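# Third-order evolution systems with a Jordan triple product: symmetries and conservation laws

Throughout, $M$ is a connected open set in which $\mathbf u=(u^1,\ldots,u^N)$ takes its values, and all functions are smooth functions of finitely many jet variables. We work over $\mathbb R$; the same proofs work over $\mathbb C$ with analytic functions. Summation over repeated indices is understood.

## 1. The connection and the triple product of a third-order system

Let $\mathbf u$ depend on $x$ and $t$, write $\mathbf u_k=\partial^k\mathbf u/\partial x^k$, and let $D_x$ be the total $x$-derivative.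

**Definition 1 (the class of systems).** We consider
$$u_t^i = u_{xxx}^i + 3\,\alpha_{jk}^i u_x^j u_{xx}^k + \Bigl(\frac{\partial \alpha_{km}^i}{\partial u^j} + 2\alpha_{jr}^i \alpha_{km}^r - \alpha_{rj}^i \alpha_{km}^r + \beta_{jkm}^i\Bigr) u_x^j u_x^k u_x^m,\qquad i=1,\ldots,N, \tag{1}$$
where $\alpha^i_{jk}$ and $\beta^i_{jkm}$ are functions of $u^1,\ldots,u^N$.

The class (1) is invariant under point transformations $\mathbf u\mapsto\mathbf\Phi(\mathbf u)$. Under them $\alpha^i_{jk}$ transform as the components of an affine connection and $\beta^i_{jkm}$ as those of a $(1,3)$-tensor, which without loss of generality is totally symmetric. Trilinear objects are written as vector-valued maps: $\beta(X,Y,Z)^i=\beta^i_{jkm}X^jY^kZ^m$.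

*Example with $N=1$.* The equation is $u_t=u_3+3\alpha u_1u_2+(\alpha'+\alpha^2+\beta)u_1^3$.

*Running example, $N=2$.* Let $\mathbf u=(u,v)$, $\alpha^v_{uu}=v$, all other $\alpha^i_{jk}=0$. For vectors $X,Y,\ldots$ write $x=du(X)$, $y=du(Y)$, and so on, and put
$$\beta(X,Y,Z)=\tfrac23\,(xyZ+yzX+zxY).$$
The terms $\alpha\alpha$ in (1) vanish: $\alpha^i_{jr}\neq0$ or $\alpha^i_{rj}\ne0$ forces $r=u$, while $\alpha^u_{km}=0$. The term with $\partial_j\alpha$ contributes $v_1u_1^2$ to the second equation, the term $3\alpha u_1u_2$ contributes $3vu_1u_2$, and $\beta(\mathbf u_1,\mathbf u_1,\mathbf u_1)=2u_1^2\,\mathbf u_1$. So the system is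
$$u_t=u_{3}+2u_1^3,\qquad v_t=v_{3}+3v\,u_1u_{2}+3u_1^2v_1. \tag{2}$$

**Definition 2 (covariant derivative, torsion, curvature).** Put $(\nabla_XY)^i=X^j(\partial_jY^i+\alpha^i_{jk}Y^k)$,
$$T(X,Y)=\nabla_XY-\nabla_YX-[X,Y],\qquad R(X,Y,Z)=\nabla_Y\nabla_ZX-\nabla_Z\nabla_YX-\nabla_{[Y,Z]}X .$$
So $R(X,Y,Z)$ is the curvature operator of the pair $(Y,Z)$ applied to $X$; it is antisymmetric in $Y,Z$. In coordinates, with $\alpha(X,Y)^i=\alpha^i_{jk}X^jY^k$ and $\partial_Y=Y^j\partial_j$ acting on coefficients,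
$$R(X,Y,Z)=(\partial_Y\alpha)(Z,X)-(\partial_Z\alpha)(Y,X)+\alpha(Y,\alpha(Z,X))-\alpha(Z,\alpha(Y,X)).$$
Expressions such as $\nabla_X(R(Y,Z,B))$ and $\nabla_X(T(Y,Z))$ mean the covariant derivatives of the tensors: $(\nabla_XR)(Y,Z,B)$, $(\nabla_XT)(Y,Z)$.

*Running example.* $\alpha$ is symmetric, so $T=0$. We have $\nabla_{\partial_u}\partial_u=v\,\partial_v$ and all other $\nabla_{\partial_i}\partial_j$ vanish. Hence $R(\partial_u,\partial_u,\partial_v)=0-\nabla_{\partial_v}(v\,\partial_v)=-\partial_v$ and $R(\partial_v,\partial_u,\partial_v)=0$. By antisymmetry this determines $R$, and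
$$R(X,Y,Z)=x\,(zY-yZ).$$

**Definition 3 (the triple product).** Put
$$\delta(X,Y,Z)=T(X,T(Y,Z))+R(X,Y,Z)-\nabla_X(T(Y,Z)),$$
$$\sigma(X,Y,Z)=\beta(X,Y,Z)-\tfrac13\delta(X,Y,Z)+\tfrac13\delta(Z,X,Y),\qquad L(X,Y)Z=\sigma(X,Y,Z).$$
Since $\delta(X,Y,Z)=-\delta(X,Z,Y)$, we have $\sigma(X,Y,Z)=\sigma(Z,Y,X)$. If $T=0$, which is the only case below, then $\delta=R$.

*Running example.* $\sigma(X,Y,Z)=\tfrac23(xyZ+yzX+zxY)-\tfrac13x(zY-yZ)+\tfrac13z(yX-xY)$. The coefficient of $zxY$ is $\tfrac23-\tfrac13-\tfrac13=0$, those of $xyZ$ and $yzX$ are $1$. So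
$$\sigma(X,Y,Z)=y\,(xZ+zX).$$

**Definition 4 (the conditions).** For systems (1) with $T=0$ we consider
$$\nabla_X(R(Y,Z,B))=0, \tag{3}$$
$$\nabla_X(\sigma(Y,Z,B))=0, \tag{4}$$
$$R(X,Y,Z)=\sigma(X,Z,Y)-\sigma(X,Y,Z), \tag{5}$$
$$\sigma(X,Y,Z)=\sigma(Z,Y,X), \tag{6}$$
$$\sigma(X,\sigma(Y,Z,B),W)-\sigma(W,B,\sigma(X,Y,Z))+\sigma(Z,Y,\sigma(X,B,W))-\sigma(X,B,\sigma(Z,Y,W))=0. \tag{7}$$
Identities (6) and (7) say that at each $\mathbf u$ the numbers $\sigma^i_{jkm}(\mathbf u)$ are structure constants of a Jordan triple system.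

Identity (6) lets us write (7) as a commutator formula. The last two terms of (7) are $[L(Z,Y),L(X,B)]W$, the first is $L(X,L(Y,Z)B)W$, and the second is $-\sigma(\sigma(X,Y,Z),B,W)=-L(L(Z,Y)X,B)W$. So, given (6), condition (7) is equivalent to
$$[L(Z,Y),L(X,B)]=L(L(Z,Y)X,B)-L(X,L(Y,Z)B). \tag{8}$$

*Example of a Jordan triple system.* On square matrices let $\sigma(X,Y,Z)=XYZ+ZYX$. Then (6) is clear. Expanding, the left side of (8) applied to $W$ is $(ZYXB-XBZY)W+W(BXYZ-YZBX)$, since the terms $ZYWBX$ and $XBWYZ$ cancel. The right side is $(ZYX+XYZ)BW+WB(ZYX+XYZ)-X(YZB+BZY)W-W(YZB+BZY)X$; here $XYZBW$ and $WBZYX$ cancel, and the same expression is left.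

*Running example.* All five conditions hold.

- (3), (4): the covector $\omega=du$ is parallel, because $(\nabla_j\omega)_k=-\alpha^u_{jk}=0$, and $R,\sigma$ are built from $\omega$ and the identity map.
- (5): $z(xY+yX)-y(xZ+zX)=x(zY-yZ)=R(X,Y,Z)$. And (6) is visible.
- (8): with $b=du(B)$, $w=du(W)$, we have $L(X,B)W=b(xW+wX)$ and
$$L(Z,Y)L(X,B)W=by\,[x(zW+wZ)+w(zX+xZ)],$$
$$L(X,B)L(Z,Y)W=by\,[z(xW+wX)+w(xZ+zX)],$$
with difference $byw\,(xZ-zX)$. For the right side, $L(Z,Y)X=y(zX+xZ)$ has $u$-component $2xyz$ and $L(Y,Z)B=z(yB+bY)$ has $u$-component $2yzb$. So the right side is $b\,[2xyzW+wy(zX+xZ)]-2yzb\,(xW+wX)=byw\,(xZ-zX)$.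

## 2. Higher symmetries, conserved densities and what is asked

**Definition 5 (symmetry).** A symmetry of order $n$ of (1) is an evolution system $\mathbf u_\tau=\mathbf u_n+\mathbf G(\mathbf u,\ldots,\mathbf u_{n-1})$ whose flow commutes with (1): $\partial_\tau\partial_t\mathbf u=\partial_t\partial_\tau\mathbf u$ identically by virtue of both systems. It is a higher symmetry if $n>3$.

*Example.* For $\mathbf u_t=\mathbf u_3$ (so $\alpha=\beta=0$) every $\mathbf u_\tau=\mathbf u_n$ is a symmetry.

**Definition 6 (conservation law).** A conservation law is a function $\rho(\mathbf u,\ldots,\mathbf u_k)$, its conserved density, such that $D_t\rho\in\operatorname{Im}D_x$ by virtue of (1). Write $\sim$ for equality modulo $\operatorname{Im}D_x$. Densities are taken modulo $\operatorname{Im}D_x$, and the order $k$ is the minimal one in the equivalence class. The law is nondegenerate if the matrix $\bigl(\partial^2\rho/\partial u_k^i\partial u_k^j\bigr)$ is nondegenerate.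

An infinite set of symmetries or of conservation laws means infinitely many of them, of unboundedly increasing orders.

*Examples.* The density $uu_2\sim-u_1^2$ has order $1$, not $2$. For $\mathbf u_t=\mathbf u_3$ and a constant symmetric form $g$, the density $\rho=\frac12g(\mathbf u_k,\mathbf u_k)$ is conserved, since $D_t\rho=g(\mathbf u_{k+3},\mathbf u_k)=D_x\bigl(g(\mathbf u_{k+2},\mathbf u_k)-\frac12g(\mathbf u_{k+1},\mathbf u_{k+1})\bigr)$. For $u_t=u_3$, $v_t=v_3$ the density $uv_1$ is conserved too, because $uv_4\sim-u_3v_1$ after three integrations by parts; its Hessian in $(u_1,v_1)$ is zero, so it is degenerate.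

We recall the tools that compute orders. The variational derivative is $\delta\rho/\delta u^i=\sum_j(-D_x)^j\,\partial\rho/\partial u^i_j$; it vanishes on $\operatorname{Im}D_x$. If $\rho=\rho(\mathbf u,\ldots,\mathbf u_k)$ with $k\ge1$ and $G=\delta\rho/\delta\mathbf u$, only the term $j=k$ reaches $\mathbf u_{2k}$, so
$$\frac{\partial G}{\partial\mathbf u_{2k}}=(-1)^ks,\qquad s=\Bigl(\frac{\partial^2\rho}{\partial u_k^i\partial u_k^j}\Bigr),$$
and $G$ depends on no higher jets. A density $\rho(\mathbf u,\ldots,\mathbf u_l)$ with $l<k$ has a variational derivative depending at most on $\mathbf u_{2l}$, $2l\le2k-2$. So if $s\neq0$, the order of $\rho$ is exactly $k$. (The same reasoning shows that $uv_1$, with variational derivative $(v_1,-u_1)$, is not equivalent to a density of order $0$.) Finally, if $p$ depends on jets up to $\mathbf u_r$, then $D_xp=\frac{\partial p}{\partial\mathbf u_r}\mathbf u_{r+1}+(\text{terms in }\mathbf u,\ldots,\mathbf u_r)$; in particular $D_xp=0$ forces $p$ to be constant.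

We also need variations. Let $\eta$ be a new free jet variable with jets $\eta_j=D_x^j\eta$. For a function $p$ of $\mathbf u$-jets put $D_\varepsilon p=\sum_jp_{\mathbf u_j}\eta_j=p_*\eta$, so $D_\varepsilon\mathbf u=\eta$ and $p_*=\sum_j p_{\mathbf u_j}D_x^j$. For the system $\mathbf u_t=F$ extend $D_t$ to $\eta$-jets by $D_t\eta:=D_\varepsilon F=F_*\eta$, commuting with $D_x$. Then $D_tD_\varepsilon p=D_\varepsilon D_tp$ for every function $p$ of $\mathbf u$-jets: both sides equal $\sum p_{\mathbf u_j\mathbf u_m}(D_x^mF)\,\eta_j+\sum p_{\mathbf u_j}D_x^jD_\varepsilon F$.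

**Lemma A.** If $D_t\rho=D_xh$ and $G=\delta\rho/\delta\mathbf u$, then, with $^+$ the formal adjoint,
$$D_tG+F_*^+G=0. \tag{9}$$

*Proof.* Integrating by parts, $D_\varepsilon\rho\sim G\cdot\eta$. Further $D_tD_\varepsilon\rho=D_\varepsilon D_t\rho=D_xD_\varepsilon h\sim0$, and $D_t$ preserves $\operatorname{Im}D_x$. So $0\sim D_t(G\cdot\eta)=D_tG\cdot\eta+G\cdot F_*\eta\sim(D_tG+F_*^+G)\cdot\eta$. Apply the variational derivative with respect to $\eta$: it kills $\operatorname{Im}D_x$ and sends $B\cdot\eta$ to $B$. $\square$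

Why are (3)–(7) natural conditions? It is known, and we quote it without proof, that if a system (1) with $T=0$ has a higher symmetry of order $\ge5$ of the above form, then (3)–(7) hold. We refer to this as the Known result. The question is about the converse, and asks for more:

> *If a system (1) with $T=0$ satisfies (3)–(7), does it have an infinite set of higher symmetries and of nondegenerate conservation laws?*

The symmetry half turns out to be true, always. The conservation-law half is false already for $N=2$.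

## 3. One component, by hand

If $N=1$, then $T=R=0$. Locally there is a coordinate with $\alpha=0$: take $\varphi$ with $\varphi''=\alpha\varphi'$, $\varphi'\ne0$, as the new coordinate; then $d\varphi$ is parallel. In it (4) says that $\sigma=c\,xyz$ with a constant $c$, and the left side of (7) is $c^2(1-1+1-1)$ times a product of five numbers, so it vanishes. The equation is
$$u_t=u_3+cu_1^3 .$$

*Conserved densities.* First, $D_t(u_1^2)=2u_1u_4+6cu_1^3u_2=D_x\bigl(2u_1u_3-u_2^2+\tfrac32cu_1^4\bigr)$. Next, $D_t(u_2^2)\sim2u_4(u_3+cu_1^3)\sim-6cu_1^2u_2u_3=-3cu_1^2D_x(u_2^2)\sim6cu_1u_2^3$, while $D_t(u_1^4)\sim-12u_1^2u_2(u_3+cu_1^3)\sim-6u_1^2D_x(u_2^2)\sim12u_1u_2^3$. So $u_2^2-\frac c2u_1^4$ is conserved. These are nondegenerate laws of orders $1$ and $2$.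

*A symmetry of order 5.* Put $q=u_1$, $q_j=u_{j+1}$, and $P=q_4+5c(q^2q_2+qq_1^2)+\frac32c^2q^5$. We check that $u_\tau=P$ commutes with $F=q_2+cq^3$, i.e. $P_*F=F_*P$, where $F_*=D_x^3+3cq^2D_x$ and
$$P_*=D_x^5+5c\bigl(q^2D_x^3+2qq_1D_x^2+(2qq_2+q_1^2)D_x\bigr)+\tfrac{15}2c^2q^4D_x.$$
Compare powers of $c$. Order $c$: each of $D_x^5(q^3)+5[q^2q_5+2qq_1q_4+(2qq_2+q_1^2)q_3]$ and $5D_x^3(q^2q_2+qq_1^2)+3q^2q_5$ equals
$$8q^2q_5+40qq_1q_4+70qq_2q_3+65q_1^2q_3+90q_1q_2^2 .$$
Order $c^2$: each side equals $\frac{45}2q^4q_3+150q^3q_1q_2+105q^2q_1^3$. On the left this is $5[3q^4q_3+30q^3q_1q_2+21q^2q_1^3]+\frac{15}2q^4q_3$. On the right it is $\frac32[5q^4q_3+60q^3q_1q_2+60q^2q_1^3]+15q^2[q^2q_3+4qq_1q_2+q_1^3]$. Order $c^3$: both sides are $\frac{45}2q^6q_1$.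

Nothing goes wrong with one component. Notice what the densities used: the coefficient of $u_k^2$ is a constant, that is, a parallel quadratic form on the line.

## 4. Covariant jets and the energy density of an invariant form

From here on $T=0$ and (3)–(7) hold, except where a section says otherwise. Let us look for a density of order $1$ for general $N$. First we rewrite the system covariantly.

For a vector-valued function $A$ of the jets put $\nabla_xA=D_xA+\alpha(\mathbf u_1,A)$, and
$$W_0=\mathbf u_1,\qquad W_j=\nabla_x^jW_0=\mathbf u_{j+1}+(\text{function of }\mathbf u,\ldots,\mathbf u_j).$$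
As $\alpha$ is symmetric,
$$\nabla_x^2\mathbf u_1=D_x\bigl(\mathbf u_2+\alpha(\mathbf u_1,\mathbf u_1)\bigr)+\alpha\bigl(\mathbf u_1,\mathbf u_2+\alpha(\mathbf u_1,\mathbf u_1)\bigr)=\mathbf u_3+3\alpha(\mathbf u_1,\mathbf u_2)+(\partial_j\alpha_{km}+\alpha_{jr}\alpha^r_{km})u_1^ju_1^ku_1^m,$$
and in (1) symmetry of $\alpha$ turns $2\alpha_{jr}\alpha^r_{km}-\alpha_{rj}\alpha^r_{km}$ into $\alpha_{jr}\alpha^r_{km}$. Also $\sigma(X,X,X)=\beta(X,X,X)$ because $R(X,X,X)=0$. So (1) is
$$\mathbf u_t=F=W_2+\sigma(W_0,W_0,W_0). \tag{10}$$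
For an evolution $\mathbf u_\tau=P$ put $\nabla_\tau A=D_\tau A+\alpha(P,A)$. Then
$$\nabla_\tau\mathbf u_1=\nabla_xP,\qquad[\nabla_x,\nabla_\tau]A=R(A,\mathbf u_1,P). \tag{11}$$
The first holds since $D_\tau\mathbf u_1=D_xP$ and $\alpha$ is symmetric. For the second, expand: the terms with derivatives of $A$ cancel, the terms $\alpha(D_xP-D_\tau\mathbf u_1,A)$ cancel, and what is left is $(\partial_{\mathbf u_1}\alpha)(P,A)-(\partial_P\alpha)(\mathbf u_1,A)+\alpha(\mathbf u_1,\alpha(P,A))-\alpha(P,\alpha(\mathbf u_1,A))$, which is $R(A,\mathbf u_1,P)$. By symmetry of $\alpha$, two flows $P_1,P_2$ commute if and only if $\nabla_{\tau_1}P_2=\nabla_{\tau_2}P_1$. Finally, (5) and (6) give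
$$R(\cdot,Y,Z)=\Delta(Y,Z):=L(Y,Z)-L(Z,Y). \tag{12}$$

**Definition 7 (invariant forms).** $\mathcal G$ is the space of symmetric bilinear forms $g$ on $M$, degenerate ones allowed, with
$$\nabla g=0,\qquad g(\sigma(X,Y,Z),W)=g(Z,\sigma(Y,X,W)). \tag{13}$$
The second identity reads $g(L(X,Y)Z,W)=g(Z,L(Y,X)W)$.

*Example.* In Section 3 the form $g=du^2$ belongs to $\mathcal G$.

The natural candidate for a density is the energy $\rho=g(\mathbf u_1,\mathbf u_1)$. If $g\in\mathcal G$, it works. Indeed
$$D_t\rho=2g(\nabla_xF,W_0)\sim-2g(F,W_1)=-D_x\,g(W_1,W_1)-2g(\sigma(W_0,W_0,W_0),W_1).$$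
Put $c(X,Y,Z,W)=g(\sigma(X,Y,Z),W)$. By (6) and (13), $c(X,Y,Z,W)=c(Z,Y,X,W)=c(Y,X,W,Z)$, and these permutations act transitively on the four slots. So $g(\sigma(W_0,W_0,W_0),W_1)=\frac14D_x\,g(\sigma(W_0,W_0,W_0),W_0)$, and $\rho$ is conserved.

To prove the claim in this way one needs a *nondegenerate* $g\in\mathcal G$, and here the approach stops: none of (3)–(7) mentions a form. The one form that $\sigma$ offers by itself is a trace, $\operatorname{tr}L(X,Y)$. In the running example $L(X,Y)Z=y(xZ+zX)$, so $\operatorname{tr}L(X,Y)=3xy$, which is degenerate. Nor does another choice help there. If $\nabla g=0$, then curvature operators are $g$-skew. With $R(A,\partial_u,\partial_v)=-du(A)\,\partial_v$ this gives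
$$A=B=\partial_u:\ -2g(\partial_v,\partial_u)=0;\qquad A=\partial_u,\ B=\partial_v:\ -g(\partial_v,\partial_v)=0 .$$
So $g=\varphi\,du^2$, and $\nabla g=0$ makes $\varphi$ constant. The form $du^2$ does satisfy (13), since $g(\sigma(X,Y,Z),W)=2xyzw=g(Z,\sigma(Y,X,W))$. Thus $\mathcal G=\mathbb R\,du^2$, with no nondegenerate element.

This only says that the energy fails. There might be other densities, of higher order and with a Hessian depending on the jets. The next section excludes them by linearizing the conservation law a second time, which forces the Hessian itself to be almost an element of $\mathcal G$.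

## 5. A two-component system without nondegenerate densities

**Theorem 1.** Let $N=2$, $\mathbf u=(u,v)$, and consider system (2). This is a system (1) with $T=0$ satisfying (3)–(7). Every conserved density of order $k\ge1$ has Hessian $\partial^2\rho/\partial u_k^i\partial u_k^j=\mathrm{diag}(c,0)$ with $c$ constant. So there is no nondegenerate conservation law of order $\ge1$, and a fortiori no infinite set of them.

*Proof.* The first assertion was checked in Section 1.

**Step 1: linearize (9).** The aim is an operator identity whose leading coefficients constrain $s$. Let $\rho(\mathbf u,\ldots,\mathbf u_k)$, $k\ge1$, be conserved. Apply $D_\varepsilon$ to $D_tG+F_*^+G=0$. On the first term, $D_\varepsilon D_tG=D_t(G_*\eta)=(D_tG_*)\eta+G_*F_*\eta$, where $D_tG_*$ means that $D_t$ acts on the coefficients. The second term is $\sum_j(-D_x)^j(G_iF^i_{\mathbf u_j})$ and gives $F_*^+G_*\eta+K\eta$. So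
$$D_t(G_*)+G_*F_*+F_*^+G_*+K=0,\qquad K\eta=\sum_{j,m}(-D_x)^j\bigl(G_i\,F^i_{\mathbf u_j\mathbf u_m}D_x^m\eta\bigr).$$

**Step 2: extract one coefficient.** Every term of $F$ contains exactly three $x$-derivatives, so $F_{\mathbf u_j\mathbf u_m}\ne0$ only if $j+m\le3$, and $K$ has order $\le3<2k+2$. The operator $D_t(G_*)$ has order $\le2k$. Write $(-1)^kG_*=sD_x^{2k}+s'D_x^{2k-1}+\cdots$ and
$$F_*=D_x^3+AD_x^2+\cdots,\quad A=\begin{pmatrix}0&0\\3vu_1&0\end{pmatrix},\qquad F_*^+=-D_x^3+D_x^2\circ A^T+\cdots .$$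
The coefficient of $D_x^{2k+2}$ in $(-1)^k(G_*F_*+F_*^+G_*)$ is $(sA+s')+(-3D_xs-s'+A^Ts)$. Hence
$$3D_xs=sA+A^Ts .$$

**Step 3: solve for the entries.** Writing out the matrix equation with entries $s_{11},s_{12},s_{22}$,
$$D_xs_{22}=0,\qquad D_xs_{12}=s_{22}\,v\,u_1,\qquad D_xs_{11}=2s_{12}\,v\,u_1 .$$
So $s_{22}$ is constant. If $s_{12}$ depended on a top jet $\mathbf u_r$, $r\ge1$, then $D_xs_{12}$ would contain $\mathbf u_{r+1}$, which the right side does not; so $s_{12}=s_{12}(u,v)$, and $\partial_vs_{12}=0$, $\partial_us_{12}=s_{22}v$. Differentiating the latter in $v$ gives $s_{22}=0$, and $s_{12}$ is constant. In the same way $s_{11}=s_{11}(u,v)$, $\partial_vs_{11}=0$, $\partial_us_{11}=2s_{12}v$, so $s_{12}=0$ and $s_{11}$ is constant. Thus $s=\mathrm{diag}(s_{11},0)$ and $\det s=0$. $\blacksquare$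

*Order $0$ must be excluded.* We have
$$D_t(v^2)=D_x(2vv_2-v_1^2+3u_1^2v^2),\qquad D_t\cos2u=D_x(-2u_2\sin2u+2u_1^2\cos2u):$$
both sides of the first are $2vv_3+6v^2u_1u_2+6u_1^2vv_1$; in the second the terms $\pm4u_1u_2\cos2u$ cancel and $-2\sin2u\,(u_3+2u_1^3)$ is left. So $\rho=v^2+\cos2u$ is conserved, of order $0$, and its Hessian in $(u,v)$ is $\mathrm{diag}(-4\cos2u,\,2)$, nondegenerate where $\cos2u\neq0$.

## 6. What is true: Theorems 2 and 3

**Theorem 2.** Every system (1) with $T=0$ satisfying (3)–(7) has, for every odd $n\ge1$, a symmetry $\mathbf u_\tau=\mathbf u_n+\cdots$ of order $n$. All these symmetries commute pairwise. (With the Known result: for $T=0$, existence of a higher symmetry of order $\ge5$ is equivalent to (3)–(7).)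

**Theorem 3.** Under the same hypotheses let $\mathcal G$ be the space of Definition 7.

(a) If $\rho$ is a conserved density of order $k\ge1$, then $\bigl(\partial^2\rho/\partial u_k^i\partial u_k^j\bigr)\in\mathcal G$.

(b) For every $0\ne g\in\mathcal G$ and every $k\ge1$ there is a conserved density of order exactly $k$ with Hessian $g$.

Hence the following are equivalent: (i) there is an infinite set of nondegenerate conservation laws; (ii) there is one nondegenerate conservation law of order $\ge1$; (iii) $\mathcal G$ contains a nondegenerate form; (iv) there is a nondegenerate conservation law of every order $k\ge1$.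

The density $v^2+\cos2u$ of Section 5 shows that "order $\ge1$" in (ii) cannot be dropped.

**Corollary 4.** If $M$ is simply connected, (iii) holds if and only if the Jordan triple system $(T_{u_0}M,\sigma(u_0))$ at one point has a nondegenerate symmetric form with $g(L(X,Y)Z,W)=g(Z,L(Y,X)W)$. In particular the claim in question is true whenever $\operatorname{tr}L(X,Y)+\operatorname{tr}L(Y,X)$ is nondegenerate. It is true locally for $N=1$, so $N=2$ is the smallest dimension of a counterexample.

## 7. Why naive substitution fails, and invariant polynomials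

By (10) the right side of the system is a polynomial in $W_0,W_1,\ldots$ built from $\sigma$ alone, and $\sigma$ is parallel. So one would like to fix a point, treat $W_j$ as free vectors $q_j$ in one Jordan triple system, find commuting flows there, and substitute back. The obstacle is curvature. Suppose $\mathbf u_\tau=P(W)$. Then $\nabla_\tau W_0=\nabla_xP$ looks like a flow $q_\tau=DP$. But at the next step, by (11),
$$\nabla_\tau W_1=\nabla_x\nabla_\tau W_0-R(W_0,\mathbf u_1,P),$$
and the last term destroys the rule $q_{1,\tau}=D^2P$.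

The way past it is a compensating operator. Suppose there is an operator polynomial $N$ that is a derivation of $\sigma$ and satisfies $DN=\Delta(q,P)$. Then the corrected rule $\nabla_\tau W_j=D^jK+NW_j$ with $K=DP-Nq$ is consistent with $\nabla_x$: differentiating $NW_j$ produces $\Delta(\mathbf u_1,P)W_j=R(W_j,\mathbf u_1,P)$, exactly the curvature term. Such an $N$ must exist for each flow, as a polynomial. We obtain $P$ and $N$ together, as two components of one element of a Lie algebra.

**Definition 8 (invariant polynomials).** A vector-valued invariant polynomial is a formal linear combination, with numerical coefficients, of words built from symbols $q_0,q_1,\ldots$ with the ternary operation $\sigma$. We also allow scalar expressions, combinations of $g(A,B)$ with $g\in\mathcal G$, and operator expressions, combinations of $L(A,B)$, where $A,B$ are vector-valued invariant polynomials. $D$ acts by the Leibniz rule with $Dq_j=q_{j+1}$. Put $\text{weight}(q_j)=j+1$ and $q=q_0$.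

*Example.* $q_2+\sigma(q,q,q)$ has weight $3$, and $D$ of it is $q_3+\sigma(q_1,q,q)+\sigma(q,q_1,q)+\sigma(q,q,q_1)$.

At a point $u\in M$ such an expression gives a polynomial map on $T_uM$, using $\sigma(u)$ and $g(u)$; $D$ becomes the derivation $\sum q_{j+1}\,\partial/\partial q_j$. An identity between expressions means an identity of these maps for each fixed $u$, so it is to be verified inside the Jordan triple system $(T_uM,\sigma(u))$. If we substitute $q_j=W_j$, then, because $\nabla\sigma=0$ and $\nabla g=0$, we get $\nabla_x(A(W))=(DA)(W)$, with $D_x$ in place of $\nabla_x$ for scalars. Every vector-valued word has odd degree.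

## 8. The Lie algebra $V_+\oplus\mathfrak h\oplus V_-$

We need a Lie algebra in which brackets of two vectors produce the operators $L$, and which records $g$ as well. Fix $u$, put $V=T_uM$, take $g\in\mathcal G$ ($g=0$ allowed) and let $V_\pm$ be copies of $V$. Consider triples $h=(h_+,h_-,h_0)\in\operatorname{End}V\oplus\operatorname{End}V\oplus\mathbb R$ with the componentwise commutator, the third component central. Set
$$d(x,y)=\bigl(L(x,y),-L(y,x),g(x,y)\bigr),\quad a=(1,-1,0),\quad\mathfrak h=\mathrm{span}\{d(x,y),a\},\quad\mathfrak g=V_+\oplus\mathfrak h\oplus V_-,$$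
$$[h,x_\pm]=(h_\pm x)_\pm,\qquad[x_+,y_-]=-d(x,y),\qquad[V_+,V_+]=[V_-,V_-]=0.$$

*Example.* For $V=\mathbb R$, $\sigma(x,y,z)=2xyz$, $g=0$: here $d(x,y)=2xy\,a$, with $e=1_+$, $f=1_-$ we have $[a,e]=e$, $[a,f]=-f$, $[e,f]=-2a$, and $\mathfrak g$ is three-dimensional.

**Lemma B.** $\mathfrak g$ is a Lie algebra. The map $\theta:x_\pm\mapsto x_\mp$, $(h_+,h_-,h_0)\mapsto(h_-,h_+,-h_0)$ is an automorphism of $\mathfrak g$ with $\theta a=-a$. Every $h\in\mathfrak h$ satisfies
$$h_+\sigma(x,y,z)=\sigma(h_+x,y,z)+\sigma(x,h_-y,z)+\sigma(x,y,h_+z),\qquad g(h_+x,y)+g(x,h_-y)=0. \tag{14}$$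

*Proof.* **Step 1: (14).** For $h=a$ the identities read $\sigma=\sigma-\sigma+\sigma$ and $g-g=0$. For $h=d(z',w')$ the first is $L(z',w')L(x,y)=L(L(z',w')x,y)-L(x,L(w',z')y)+L(x,y)L(z',w')$, which is (8), applied to $z$. The second is $g(L(z',w')x,y)=g(x,L(w',z')y)$, which is (13).

**Step 2: $\mathfrak h$ is closed.** We claim that for all $h\in\mathfrak h$
$$[h,d(x,y)]=d(h_+x,y)+d(x,h_-y). \tag{15}$$
For $h=a$ both sides are $0$. Let $h=d(z,w)$. The first components agree by (8): $[L(z,w),L(x,y)]=L(L(z,w)x,y)-L(x,L(w,z)y)$. The second components read $[L(w,z),L(y,x)]=L(L(w,z)y,x)-L(y,L(z,w)x)$, again (8). The third read $0=g(h_+x,y)+g(x,h_-y)$, which is (14).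

**Step 3: the Jacobi identity.** For $(h,x_+,y_-)$ it is (15). For $(h,h',h'')$ and $(h,h',x_\pm)$ it holds because brackets in $\mathfrak h$ are commutators; for $(h,x_\pm,y_\pm)$ and $(x_\pm,y_\pm,z_\pm)$ all terms vanish. For $(x_+,y_+,z_-)$ we need $[x_+,[y_+,z_-]]$ to be symmetric in $x,y$: it is $-[x_+,d(y,z)]=(L(y,z)x)_+=\sigma(y,z,x)_+$, symmetric by (6). For $(x_-,y_-,z_+)$: $[x_-,[y_-,z_+]]=[x_-,d(z,y)]=(L(y,z)x)_-$, symmetric too.

**Step 4: $\theta$.** Since $g$ is symmetric, $\theta d(x,y)=(-L(y,x),L(x,y),-g(x,y))=-d(y,x)$, so $\theta$ preserves $\mathfrak h$, and $\theta a=-a$. It respects commutators in $\mathfrak h$ (third components vanish there) and $[h,x_\pm]$. Finally $\theta[x_+,y_-]=-\theta d(x,y)=d(y,x)=[x_-,y_+]$. $\square$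

Some consequences for later use. Write $\hat x=x_++x_-$. Then $[\hat x,\hat y]=-d(x,y)+d(y,x)$, and this element acts on both $V_+$ and $V_-$ as $-\Delta(x,y)$. Since $[a,x_\pm]=\pm x_\pm$, the centralizer of $a$ is $\mathfrak h$, and $\operatorname{ad}a$ is invertible on $V_+\oplus V_-$. The functional $f(h)=h_0$ vanishes on $[\mathfrak h,\mathfrak h]$, and $f(d(x,y))=g(x,y)$, $f(a)=0$.

## 9. Dressing and the series $\Psi$

Let $Q=\hat q=q_++q_-$ and
$$\mathcal L=D-\lambda a-Q ,$$
with a formal parameter $\lambda$. All coefficients are $\mathfrak g$-valued polynomials in the $q_j$; derivations bracket with them by $[D,Y]=DY$. We look for elements commuting with $\mathcal L$.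

**Step 1: remove the $V$-part of $\mathcal L$.** There is a unique $Y=\sum_{n\ge1}\lambda^{-n}Y_n$ with $Y_n\in V_+\oplus V_-$ such that
$$e^{\operatorname{ad}Y}\mathcal L=D-\lambda a-H,\qquad H=\sum_{n\ge1}\lambda^{-n}H_n,\quad H_n\in\mathfrak h. \tag{16}$$
Indeed the coefficient of $\lambda^{-n}$, $n\ge0$, on the left is $[a,Y_{n+1}]+Z_n$, where $[a,Y_{n+1}]$ comes from $-\lambda[Y,a]$ and $Z_n$ depends on $Q,Y_1,\ldots,Y_n$ only. As $\operatorname{ad}a$ is invertible on $V_+\oplus V_-$, the element $Y_{n+1}$ is uniquely chosen to cancel the $V$-part of $Z_n$; then $-H_n$ is the $\mathfrak h$-part of $Z_n$. For $n=0$ we have $Z_0=-Q$, with no $\mathfrak h$-part.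

**Step 2: an element commuting with $\mathcal L$.** Put
$$\Psi=e^{-\operatorname{ad}Y}a=a+\sum_{n\ge1}\lambda^{-n}\Psi_n .$$
Then $[\mathcal L,\Psi]=e^{-\operatorname{ad}Y}[D-\lambda a-H,a]=0$, because $Da=0$ and $a$ commutes with $\mathfrak h$. In coefficients, for $n\ge0$,
$$D\Psi_n=[a,\Psi_{n+1}]+[Q,\Psi_n],\qquad\Psi_0=a. \tag{17}$$

**Step 3: the coefficients are invariant polynomials.** The brackets we use are
$$[d(A,B),C_+]=\sigma(A,B,C)_+,\quad[d(A,B),C_-]=-\sigma(B,A,C)_-,\quad[a,C_\pm]=\pm C_\pm,\quad[A_+,B_-]=-d(A,B),$$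
$$[d(A,B),d(C,E)]=d(\sigma(A,B,C),E)-d(C,\sigma(B,A,E)).$$
They lead from invariant polynomials to invariant polynomials, with the same formulas at every $u$. So for $n\ge1$ the $V_\pm$-components of $Y_n,\Psi_n$ are invariant polynomials, and the $\mathfrak h$-components of $\Psi_n,H_n$ are combinations of $d(A,B)$ with $A,B$ invariant polynomials. In particular none has a constant term, and $\mathfrak h$-components have degree $\ge2$. Give $\lambda$ weight $1$; then $\mathcal L$ is homogeneous of weight $1$, hence $Y$ and $\Psi$ are of weight $0$ and $H$ of weight $1$. So $Y_n,\Psi_n$ have weight $n$ and $H_n$ has weight $n+1$.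

**Step 4: uniqueness.** The following is used three times.

**Lemma C.** If $\Phi=\sum_{j\le J}\lambda^j\Phi_j$ has polynomial coefficients without constant terms and $[\mathcal L,\Phi]=0$, then $\Phi=0$.

*Proof.* Suppose $\Phi\ne0$ and let $\Phi_J\neq0$ be the top coefficient. The $\lambda^{J+1}$-term gives $[a,\Phi_J]=0$, so $\Phi_J\in\mathfrak h$. The $\lambda^J$-term is $D\Phi_J-[a,\Phi_{J-1}]-[Q,\Phi_J]=0$, where the two brackets lie in $V_+\oplus V_-$. Its $\mathfrak h$-part is $D\Phi_J=0$, so $\Phi_J$ is constant, hence $0$, a contradiction. $\square$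

**Step 5: parity.** This separates odd $n$ from even $n$. The map $\theta$ followed by $\lambda\mapsto-\lambda$ fixes $\mathcal L$, since $\theta a=-a$ and $\theta Q=Q$. So $-\theta\Psi(-\lambda)$ commutes with $\mathcal L$, and its leading term is $a$. The difference $\Psi(\lambda)+\theta\Psi(-\lambda)$ has no constant terms, so it vanishes by Lemma C, i.e. $\theta\Psi_n=(-1)^{n+1}\Psi_n$. For odd $n$ therefore
$$\Psi_n=\hat P_n-N_n,\qquad\hat P_n=P_{n+}+P_{n-},\quad N_n\in\mathfrak h,\quad\theta N_n=N_n .$$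
The last equation says that the triple $N_n$ has $h_+=h_-$ and $h_0=0$. So $N_n$ acts on $V_+$ and $V_-$ by one operator, also denoted $N_n$, and by (14) this operator is a derivation of $\sigma$ and is skew for $g$. For odd $n$, $\theta\Psi_{n+1}=-\Psi_{n+1}$, so $[a,\Psi_{n+1}]$ is $\theta$-fixed and lies in $V_+\oplus V_-$; write $[a,\Psi_{n+1}]=\hat K_n$. Now (17) is $D(\hat P_n-N_n)=\hat K_n+[\hat q,\hat P_n]-[\hat q,N_n]$. The $\mathfrak h$-part, as an operator on $V$, is $-DN_n=-\Delta(q,P_n)$; the $V$-part is $DP_n=K_n+N_nq$. So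
$$DN_n=\Delta(q,P_n),\qquad K_n=DP_n-N_nq. \tag{18}$$
This is the compensating operator that Section 7 asked for.

**Step 6: first terms and linear parts.** We must see that $n=3$ gives our system.

- $n=0$ in (17): $[a,\Psi_1]=[a,Q]$, so $\Psi_1$ has $V$-part $Q$. The $\mathfrak h$-part for $n=1$ is $D\Psi_1^{\mathfrak h}=[Q,Q]=0$, so $\Psi_1^{\mathfrak h}=0$. Thus $\Psi_1=Q$, $P_1=q$, $N_1=0$.
- $n=1$: $[a,\Psi_2]=\hat q_1$, so $\Psi_2^V=q_{1+}-q_{1-}$. The $\mathfrak h$-part for $n=2$ is $D\Psi_2^{\mathfrak h}=[Q,q_{1+}-q_{1-}]=d(q,q_1)+d(q_1,q)=D\,d(q,q)$. So $\Psi_2^{\mathfrak h}=d(q,q)$.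
- $n=2$: $[a,\Psi_3]=D\Psi_2^V+[d(q,q),Q]=q_{2+}-q_{2-}+\sigma(q,q,q)_+-\sigma(q,q,q)_-$. Hence
$$P_3=q_2+\sigma(q,q,q).$$

(One also finds $N_3=\Delta(q,q_1)$: by (18) $DN_3=\Delta(q,q_2)+\Delta(q,\sigma(q,q,q))$. Here $\Delta(q,q_2)=D\Delta(q,q_1)$, and $\Delta(q,\sigma(q,q,q))=0$ by (8) with all arguments $q$. The operator $N_3-\Delta(q,q_1)$ has no constant term and is killed by $D$.)

For general $n\ge1$, $[a,\Psi_{n+1}]=D\Psi_n^V-[Q,\Psi_n^{\mathfrak h}]$, and the last bracket has degree $\ge3$. So the linear part of $\Psi_{n+1}^V$ is $(\operatorname{ad}a)^{-1}D$ of that of $\Psi_n^V$, and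
$$P_n=q_{n-1}+(\text{degree}\ge2)\qquad(n\text{ odd}).$$
Since $P_n$ has weight $n$, the nonlinear terms involve only $q_j$ with $j+1\le n-1$, that is $j\le n-2$.

## 10. Commuting derivations on invariant polynomials

For odd $n$ let $\partial_n$ be the derivation commuting with $D$ with $\partial_nq=K_n$, and put
$$A_n=\sum_{j=0}^n\lambda^{n-j}\Psi_j,\qquad B_n=\lambda^n\Psi=A_n+C_n,\qquad C_n=O(\lambda^{-1}).$$

**Step 1: zero curvature.** In $DA_n-[\lambda a+Q,A_n]$ the coefficient of $\lambda^{n+1}$ is $-[a,a]=0$; that of $\lambda^{n-j}$, $0\le j\le n-1$, vanishes by (17); that of $\lambda^0$ is $D\Psi_n-[Q,\Psi_n]=[a,\Psi_{n+1}]=\hat K_n=\partial_nQ$. Since $[\mathcal L,\partial_n]=\partial_nQ$, this says $[\mathcal L,\partial_n-A_n]=0$.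

**Step 2: evolution of $\Psi$.** Put $\Phi=[\partial_n-A_n,\Psi]=\partial_n\Psi-[A_n,\Psi]$. By the Jacobi identity it commutes with $\mathcal L$. As $[B_n,\Psi]=0$, we have $[A_n,\Psi]=-[C_n,\Psi]$, so $\Phi=\partial_n\Psi+[C_n,\Psi]$. Its coefficients have no constant terms, because those of $\Psi_j$ ($j\ge1$), $K_n$ and $C_n$ have none. By Lemma C,
$$\partial_n\Psi=[A_n,\Psi]. \tag{19}$$

**Step 3: the symmetry of $P_n$ and $P_m$.** Let $m,n$ be odd and let $(\cdot)_+$ be the part polynomial in $\lambda$. By (19), $\partial_nA_m=[A_n,B_m]_+$. So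
$$\partial_nA_m-\partial_mA_n-[A_n,A_m]=\bigl([A_n,B_m]+[B_n,A_m]-[A_n,A_m]\bigr)_+=\bigl([B_n,B_m]-[C_n,C_m]\bigr)_+=0,$$
because $[B_n,B_m]=0$ and $[C_n,C_m]=O(\lambda^{-2})$. The coefficient of $\lambda^0$ is $\partial_n\Psi_m-\partial_m\Psi_n=[\Psi_n,\Psi_m]$. The $V$-part of $[\hat P_n-N_n,\hat P_m-N_m]$ is $-[\hat P_n,N_m]-[N_n,\hat P_m]$, i.e. $N_mP_n-N_nP_m$ on each copy. Hence
$$\partial_nP_m+N_nP_m=\partial_mP_n+N_mP_n. \tag{20}$$

## 11. Return to $M$: proof of Theorem 2

For odd $n$ let $\mathbf u_{\tau_n}=P_n(W)$. As $W_{n-1}=\mathbf u_n+(\text{function of }\mathbf u,\ldots,\mathbf u_{n-1})$ and the nonlinear terms of $P_n$ involve only $W_j$ with $j\le n-2$, this has the form $\mathbf u_{\tau_n}=\mathbf u_n+(\text{function of }\mathbf u,\ldots,\mathbf u_{n-1})$. By (10) and the formula for $P_3$, $n=3$ is the given system.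

**Claim.** For every vector-valued invariant polynomial $A$,
$$\nabla_{\tau_n}\bigl(A(W)\bigr)=(\partial_nA)(W)+N_n(W)\,A(W). \tag{21}$$

*Proof of the claim.* For $A=q_0$: by (11) and (18), $\nabla_{\tau_n}W_0=\nabla_x(P_n(W))=(DP_n)(W)=K_n(W)+N_n(W)W_0$. Suppose (21) holds for $q_j$. By (18) and (12), $\nabla_x(N_n(W))=\Delta(\mathbf u_1,P_n)=R(\cdot,\mathbf u_1,P_n)$. So (11) gives, with the argument $W$ suppressed,
$$\nabla_{\tau_n}W_{j+1}=\nabla_x(D^jK_n+N_nW_j)-R(W_j,\mathbf u_1,P_n)=D^{j+1}K_n+N_nW_{j+1}.$$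
Hence (21) holds for all $q_j$. If it holds for $A,B,C$, then it holds for $\sigma(A,B,C)$, because $\nabla\sigma=0$ and $N_n$ is a derivation of $\sigma$. $\square$

Apply (21) to $P_m$: $\nabla_{\tau_n}P_m=(\partial_nP_m+N_nP_m)(W)$, which by (20) is symmetric in $m,n$. So $\nabla_{\tau_n}P_m=\nabla_{\tau_m}P_n$, and by Section 4 the flows commute. Taking $m=3$ shows that every $\tau_n$ is a symmetry of (1), of order $n$. $\blacksquare$

## 12. Hessians are invariant forms: proof of Theorem 3(a)

This is the argument of Theorem 1 in covariant form. Let $\rho$ be a conserved density of order $k\ge1$, $D_t\rho=D_xh$, $s=(\partial^2\rho/\partial u_k^i\partial u_k^j)$, $G=\delta\rho/\delta\mathbf u$. Use the variation $\eta$ of Section 2 and put $\nabla_\varepsilon A=D_\varepsilon A+\alpha(\eta,A)$ for functions $A$ of $\mathbf u$-jets, $\nabla_tA=D_tA+\alpha(F,A)$. On covectors all these derivatives act by the dual formula, so that the product rule holds for $\langle G,Z\rangle$.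

**Step 1: the covariant linearization of $F$.** As for (11), using $D_\varepsilon\mathbf u=\eta$, $D_t\eta=D_\varepsilon F$ and the symmetry of $\alpha$,
$$\nabla_\varepsilon\mathbf u_1=\nabla_x\eta,\quad\nabla_\varepsilon F=\nabla_t\eta,\quad[\nabla_\varepsilon,\nabla_x]A=R(A,\eta,\mathbf u_1),\quad[\nabla_\varepsilon,\nabla_t]A=R(A,\eta,F),$$
and $[\nabla_t,\nabla_x]Z=R(Z,F,\mathbf u_1)$ also for $Z$ depending on $\eta$-jets. On covectors the commutators act by minus the transposed curvature operators. Applying $\nabla_\varepsilon$ to $F=\nabla_x^2W_0+\sigma(W_0,W_0,W_0)$,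
$$\nabla_t\eta=\nabla_x\bigl(\nabla_x^2\eta+R(W_0,\eta,W_0)\bigr)+R(W_1,\eta,W_0)+2\sigma(\nabla_x\eta,W_0,W_0)+\sigma(W_0,\nabla_x\eta,W_0).$$
Put $L=L(W_0,W_0)$. By (5), $R(W_0,Y,W_0)=LY-\sigma(W_0,Y,W_0)$, and by (6) $\sigma(Y,W_0,W_0)=LY$. So the coefficient of $\nabla_x\eta$ is $3L$. With $\nabla R=0$ the rest is $E\eta=2R(W_1,\eta,W_0)+R(W_0,\eta,W_1)$. Hence $\nabla_t\eta=\mathbb F\eta$ with
$$\mathbb F=\nabla_x^3+3L\nabla_x+E,\qquad\mathbb F^\dagger=-\nabla_x^3-3\nabla_x\circ L^\dagger+E^\dagger,$$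
where $E$ has order $0$ and is bilinear in $W_0,W_1$, and $\dagger$ is the adjoint for $\langle\cdot,\cdot\rangle$ modulo $\operatorname{Im}D_x$.

**Step 2: the equation for $G$.** As in Lemma A, $0\sim D_t\langle G,\eta\rangle=\langle\nabla_tG,\eta\rangle+\langle G,\mathbb F\eta\rangle\sim\langle\nabla_tG+\mathbb F^\dagger G,\eta\rangle$ for free $\eta$. So $\nabla_tG+\mathbb F^\dagger G=0$.

**Step 3: linearize again, keeping track of orders.** Put $n=2k\ge2$ and write $\nabla_\varepsilon G=\mathcal H\eta$ with $\mathcal H=h_n\nabla_x^n+h_{n-1}\nabla_x^{n-1}+\cdots$. Since $\eta_j=\nabla_x^j\eta+(\text{lower order})$, $h_n=(-1)^ks$. Apply $\nabla_\varepsilon$ to the equation of Step 2.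

- First term: $\nabla_\varepsilon\nabla_tG=\nabla_t(\mathcal H\eta)+(\text{order }0)\eta$. Moving $\nabla_t$ through, $\nabla_th_j$ contributes order $\le n$. In $\nabla_t\nabla_x^j\eta=\nabla_x^j\mathbb F\eta+\sum_i\nabla_x^i[\nabla_t,\nabla_x]\nabla_x^{j-1-i}\eta$ the sum has order $\le j-1$. So $\nabla_t(\mathcal H\eta)=\mathcal H\mathbb F\eta+(\text{order}\le n)\eta$.
- Second term: $\nabla_\varepsilon(\mathbb F^\dagger G)=\mathbb F^\dagger\mathcal H\eta+(\text{order}\le2)\eta$. Indeed $[\nabla_\varepsilon,\nabla_x^3]G=\sum_{i\le2}\nabla_x^i[\nabla_\varepsilon,\nabla_x]\nabla_x^{2-i}G$ has order $\le2$. In $\nabla_x(L^\dagger G)$ the commutator $[\nabla_\varepsilon,\nabla_x]$ gives order $0$, and varying $L$ involves $\nabla_\varepsilon W_0=\nabla_x\eta$, which after $\nabla_x$ gives order $\le2$. Varying $E$ gives order $\le2$, because $\nabla_\varepsilon W_1=\nabla_x^2\eta+R(W_0,\eta,W_0)$.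

Since $n\ge2$, the operator $\mathcal H\mathbb F+\mathbb F^\dagger\mathcal H$ has order $\le n$.

**Step 4: two coefficients.** At $\nabla_x^{n+3}$ we have $h_n-h_n=0$. At $\nabla_x^{n+2}$: $h_{n-1}-3\nabla_xh_n-h_{n-1}$. At $\nabla_x^{n+1}$: $h_{n-2}+3h_nL-3\nabla_x^2h_n-3\nabla_xh_{n-1}-h_{n-2}-3L^\dagger h_n$. Both must vanish, so
$$\nabla_xh_n=0,\qquad\nabla_xh_{n-1}=h_nL-L^\dagger h_n. \tag{22}$$

**Step 5: conclusion.** If $h_n$ depended on a top jet $\mathbf u_r$, $r\ge1$, then $\nabla_xh_n$ would contain $\mathbf u_{r+1}$. So $h_n=h_n(\mathbf u)$, and $\nabla_{\mathbf u_1}h_n=0$ for all $\mathbf u_1$, that is $\nabla s=0$. In the second equation the right side depends only on $\mathbf u,\mathbf u_1$, so likewise $h_{n-1}=h_{n-1}(\mathbf u)$. Then the left side is linear and the right side quadratic in $\mathbf u_1$; both vanish. So $L(X,X)$ is $s$-symmetric for all $X$, and by polarization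
$$s\bigl(L(X,Y)Z+L(Y,X)Z,W\bigr)=s\bigl(Z,L(X,Y)W+L(Y,X)W\bigr).$$
Since $\nabla s=0$, the curvature operator $R(\cdot,X,Y)=L(X,Y)-L(Y,X)$ is $s$-skew:
$$s\bigl(L(X,Y)Z-L(Y,X)Z,W\bigr)=s\bigl(Z,L(Y,X)W-L(X,Y)W\bigr).$$
Adding and dividing by $2$, $s(L(X,Y)Z,W)=s(Z,L(Y,X)W)$. So $s\in\mathcal G$. $\blacksquare$

## 13. Densities of every order: proof of Theorem 3(b) and of the equivalences

Let $0\neq g\in\mathcal G$, and use the algebra $\mathfrak g$ built with this $g$. The densities come from the third component of $H$ in (16).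

**Step 1: conserved quantities.** Apply $e^{\operatorname{ad}Y}$ to $[\mathcal L,\partial_3-A_3]=0$. Since $e^{\operatorname{ad}Y}(\partial_3-A_3)=\partial_3-A'$ with a series $A'$ bounded above in $\lambda$, we get $[D-\lambda a-H,\partial_3-A']=0$, i.e.
$$\partial_3H=DA'-[\lambda a+H,A'].$$
The $V$-part is $0=DA'_V-\lambda[a,A'_V]-[H,A'_V]$. If $A'_V\neq0$, its top coefficient would satisfy $[a,\cdot]=0$, since $H=O(\lambda^{-1})$, and so would vanish. Hence $A'_V=0$, and $\partial_3H=DA'-[H,A']$ in $\mathfrak h$. As $f$ vanishes on $[\mathfrak h,\mathfrak h]$,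
$$\partial_3f(H_n)=D\,f(A'_n),$$
where $A'_n$ is the coefficient of $\lambda^{-n}$ in $A'$. By the bracket formulas of Section 9, $H_n$ is a combination of $d(A,B)$, and $A'_n$ of $d(A,B)$ and $a$. With $f(d(A,B))=g(A,B)$ and $f(a)=0$, both $f(H_n)$ and $f(A'_n)$ are scalar invariant polynomials.

**Step 2: transfer to $M$.** By (21) with $n=3$, $\nabla g=0$ and the $g$-skewness of $N_3$,
$$D_t\bigl[g(A,B)(W)\bigr]=(\partial_3g(A,B))(W)+g(N_3A,B)(W)+g(A,N_3B)(W)=(\partial_3g(A,B))(W).$$
So $D_t\bigl[f(H_n)(W)\bigr]=(Df(A'_n))(W)=D_x\bigl[f(A'_n)(W)\bigr]$, and $f(H_n)(W)$ is a conserved density of (1).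

**Step 3: the quadratic part, which decides nontriviality.** Let $Y^{(1)}$ be the part of $Y$ linear in the $q_j$. The linear part of (16) is $-DY^{(1)}+\lambda[a,Y^{(1)}]-Q=0$, because $H$ has degree $\ge2$. So $[a,Y^{(1)}_1]=Q$ and $[a,Y^{(1)}_{n+1}]=DY^{(1)}_n$, whence
$$Y_n^{(1)}=q_{n-1,+}+(-1)^nq_{n-1,-}.$$
For the quadratic $\mathfrak h$-part of (16), recall that $Y$ is $V$-valued. First-order brackets contribute $-[Y^{(1)},Q]$. Second-order brackets contribute $\frac12[Y^{(1)},-DY^{(1)}+\lambda[a,Y^{(1)}]]=\frac12[Y^{(1)},Q]$. So $-H^{(2)}=-\frac12[Y^{(1)},Q]$, that is,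
$$H_n^{(2)}=\tfrac12\bigl(-d(q_{n-1},q)+(-1)^nd(q,q_{n-1})\bigr),\qquad f(H_n^{(2)})=\tfrac12\bigl(-1+(-1)^n\bigr)g(q_0,q_{n-1}).$$
For $n=2m+1$ this is $-g(q_0,q_{2m})\sim(-1)^{m+1}g(q_m,q_m)$ modulo $\operatorname{Im}D$.

**Step 4: the higher-degree part has lower complexity.** $f(H_{2m+1})$ has weight $2m+2$. A monomial of degree $r\ge3$ in $q_{k_1},\ldots,q_{k_r}$ has $\sum k_i=2m+2-r\le2m-1$, so at most one $k_i$ is $\ge m$; say only $k_1$ can be. If $k_1\ge m+1$, then the other indices have sum $\le m-2$. Integrate by parts once, taking a $D$ off $q_{k_1}$: in each resulting monomial $k_1$ drops by $1$ and one other index rises by $1$. The total is unchanged, and the other indices now have sum $\le m-1$, so each is $\le m-1$. Repeat until $k_1=m$; then the others still have sum $\le m-1$. So modulo $\operatorname{Im}D$ these monomials involve only $q_j$ with $j\le m$ and are at most linear in $q_m$.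

**Step 5: order and Hessian.** Let $k\ge1$ and $m=k-1$. By Steps 3 and 4
$$\tfrac12(-1)^{m+1}f(H_{2m+1})(W)\sim\tfrac12\,g(W_m,W_m)+(\text{at most linear in }W_m,\text{ coefficients depending on }\mathbf u,W_0,\ldots,W_{m-1}).$$
As $W_m=\mathbf u_{m+1}+(\text{function of }\mathbf u,\ldots,\mathbf u_m)$, the right side depends on jets up to $\mathbf u_k$ and has Hessian $g$ with respect to $\mathbf u_k$. Since $g\neq0$, the criterion of Section 2 ($\partial G/\partial\mathbf u_{2k}=(-1)^kg\ne0$) shows that the order is exactly $k$. This proves (b).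

**Step 6: the equivalences.** (i)$\Rightarrow$(ii): among laws of unbounded orders there is one of order $\ge1$. (ii)$\Rightarrow$(iii): by (a) the Hessian is a nondegenerate element of $\mathcal G$. (iii)$\Rightarrow$(iv): by (b). (iv)$\Rightarrow$(i): clear. $\blacksquare$

In the running example $\mathcal G=\mathbb R\,du^2$, so by (b) densities with Hessian $\mathrm{diag}(1,0)$ exist in every order $k\ge1$, in agreement with Theorem 1.

## 14. Invariant forms at one point: proof of Corollary 4

**Step 1: extending a form from one point.** Let $\mathcal G_u$ be the space of symmetric forms on $T_uM$ satisfying the second identity in (13). Since $\nabla\sigma=0$, parallel transports are isomorphisms of triple systems, so they carry the spaces $\mathcal G_u$ to each other. In a frame obtained by parallel transport along rays from a point, $\sigma$ has constant components; so the $\mathcal G_u$ form a smooth subbundle of $S^2T^*M$. It is $\nabla$-invariant, as one sees by differentiating the second identity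 in (13). The curvature of the pair $(X,Y)$ acts on $g\in\mathcal G_u$ by $-g(R(\cdot,X,Y),\cdot)-g(\cdot,R(\cdot,X,Y))$. But
$$g(\Delta(X,Y)Z,W)=g(Z,L(Y,X)W)-g(Z,L(X,Y)W)=-g(Z,\Delta(X,Y)W),$$
and $R(\cdot,X,Y)=\Delta(X,Y)$, so this is zero: the subbundle is flat. On simply connected $M$ every $g_0\in\mathcal G_{u_0}$ therefore extends to a unique parallel section, which lies in $\mathcal G$, and parallel transport preserves nondegeneracy. The converse is evaluation at $u_0$.

**Step 2: the trace form.** Put $t(X,B)=\operatorname{tr}L(X,B)$. The trace of (8) gives $t(L(Z,Y)X,B)=t(X,L(Y,Z)B)$. Exchanging $Y,Z$ and $X,B$ gives $t(L(Y,Z)B,X)=t(B,L(Z,Y)X)$. Adding, the symmetric form $t(X,B)+t(B,X)$ satisfies the second identity in (13). It is parallel because $\nabla\sigma=0$. If it is nondegenerate, Theorems 2 and 3 give the claim in question.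

**Step 3: $N=1$.** The second identity in (13) is automatic, since all terms are products of numbers, and a nonzero parallel $g$ exists locally: it solves $g'=2\alpha g$. So the claim holds locally for $N=1$, and the counterexample (2) has the smallest possible dimension. $\blacksquare$

## 15. A flat example in dimension five

In (2) it was curvature that excluded nondegenerate forms in $\mathcal G$. Curvature is not the only obstruction. Take $N=5$ with basis $e_1,e_2,f_1,f_2,f_3$, put $\alpha=0$, and let $\beta=\sigma$ be constant and totally symmetric with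
$$\sigma(X,X,X)=x_1^3f_1+x_1^2x_2f_2+x_2^3f_3,$$
where $x_1,x_2$ are the $e_1,e_2$-coordinates of $X$. Then $T=R=0$, so indeed $\sigma=\beta$, and (3)–(6) hold: $\sigma$ is constant and totally symmetric. The values of $\sigma$ lie in $\mathrm{span}(f_1,f_2,f_3)$, and $\sigma$ vanishes if one of its arguments lies there; so every term of (7) is zero.

Let $g\in\mathcal G$. By (13), $g(\sigma(X,X,X),f_a)=g(X,\sigma(X,X,f_a))=0$ for all $X$ and $a=1,2,3$. The cubics $x_1^3,\,x_1^2x_2,\,x_2^3$ are linearly independent, so the vectors $\sigma(X,X,X)$ span $\mathrm{span}(f_1,f_2,f_3)$, and this span is $g$-isotropic. Its dimension is $3>\frac52$, while an isotropic subspace of a nondegenerate form on a five-dimensional space has dimension at most $\frac52$. Hence $g$ is degenerate, and by Theorem 3 this system has no nondegenerate conservation law of order $\ge1$, although by Theorem 2 it has commuting symmetries of all odd orders.
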